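# Standard conic bundles with $3K_S+\Delta$ pseudoeffective

Everything is over $\mathbb C$ unless another field is named.

## 1. The guess that $\tau\ge 3$ forces rigidity

A conic bundle $X\to S$ is a family of plane conics over a base $S$. Its singular fibres lie over a divisor $\Delta\subset S$, the discriminant. The more singular fibres there are, the harder it should be to find a really different fibration structure on a variety birational to $X$. When there is none, $X\to S$ is called birationally rigid. For surfaces over an arbitrary field there is a clean criterion, which we quote as Theorem 4.12 (its number in the printed book where today's problem is posed): if $S$ is a curve and $\deg(3K_S+\Delta)\ge 0$, then $X\to S$ is birationally rigid.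

Problem 4.13 of the same book says: "Do something similar for 3-folds." Now $S$ is a surface. In place of a degree we measure how much of $K_S$ can be added to $\Delta$ before it stops being a limit of effective classes; this number is $\tau$. Precisely: *if $X\to S$ is a standard 3-fold conic bundle and $\tau\ge3$, is $X\to S$ birationally rigid?*

The first guess is **yes**, with the same number $3$. We shall fix the words, test the guess by hand, try to prove it, and see the attempt succeed for a large class of bases and stop at one definite kind of base. On exactly that kind of base the guess turns out to be false.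

## 2. Square maps, the number $\tau$, and the point $\frac12(1,1,1)$

**Definition (Mori fibre space).** A morphism $\varphi\colon X'\to S'$ with connected fibres, where $X'$ is a normal projective variety with $\mathbb Q$-factorial terminal singularities, $\dim S'<\dim X'$, $\rho(X'/S')=1$ and $-K_{X'}$ is $\varphi$-ample. As usual "connected fibres" means $\varphi_*\mathcal O_{X'}=\mathcal O_{S'}$, so $S'$ is normal.

By the contraction theorem, a divisor on $X'$ that is trivial on the curves in fibres is, up to a multiple, pulled back from $S'$. Hence $\rho(X')=\rho(S')+1$ and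
$$\mathrm{Cl}(X')_{\mathbb Q}=\mathbb Q K_{X'}+\varphi^*\mathrm{Pic}(S')_{\mathbb Q}.\tag{1}$$

**Definition (square, rigid).** Let $X\to S$ and $X'\to S'$ be Mori fibre spaces. A birational map $X\dashrightarrow X'$ is *square* if there is a birational map $S\dashrightarrow S'$ commuting with it and the projections, and it induces an isomorphism of the generic fibres. The space $X\to S$ is *birationally rigid* if for every Mori fibre space $X'\to S'$ and every birational $f\colon X\dashrightarrow X'$ there is a birational self-map $\alpha$ of $X$ with $f\circ\alpha$ square.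

For example, $\mathbb P^1\times\mathbb P^2\to\mathbb P^2$ is not rigid: the other projection is a Mori fibre space over $\mathbb P^1$, and no birational map $\mathbb P^2\dashrightarrow\mathbb P^1$ exists. If both bases are surfaces, the generic fibres are smooth projective curves, so the condition on generic fibres is automatic once the bases match birationally.

**Definition (standard conic bundle).** A morphism $X\to S$ with $X$ a smooth projective 3-fold, $S$ a smooth projective surface, every fibre isomorphic to a plane conic, and $\rho(X/S)=1$. The discriminant curve $\Delta$ is the locus of points with singular fibre.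

Such an $X$ is locally over $S$ a divisor in a $\mathbb P^2$-bundle, given by a ternary quadratic form that vanishes identically at no point of $S$.

**Definition (the number $\tau$).** A divisor class is *quasieffective*, or pseudoeffective, if it is a limit of effective $\mathbb Q$-divisor classes. If $K_S$ is not pseudoeffective, put
$$\tau=\tau(S,\Delta)=\max\{s\mid sK_S+\Delta\text{ is quasieffective}\}.$$

The set on the right is closed and contains $0$. It is bounded above: if it contained $s_n\to\infty$, then $K_S+\frac1{s_n}\Delta$ would be pseudoeffective, hence so would the limit $K_S$. So $\tau$ is a well-defined real number. On $\mathbb P^2$ with $\deg\Delta=d$ we get $\tau=d/3$. On $\mathbb P^1\times\mathbb P^1$ with $\Delta$ of bidegree $(m,n)$ we have $sK_S+\Delta=(m-2s,n-2s)$, so $\tau=\frac12\min(m,n)$.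

**Definition (the point $\frac12(1,1,1)$).** The quotient of $(\mathbb C^3,0)$ by $-1$. It is $\mathbb Q$-factorial, being a finite quotient, and it is terminal. Indeed, dividing the blow-up of $0\in\mathbb C^3$ by $-1$ gives a smooth resolution with one exceptional divisor $E\cong\mathbb P^2$, $\mathcal O_E(E)=\mathcal O(-2)$. If $a$ is the discrepancy of $E$, adjunction gives $-3=-2(a+1)$, so $a=\frac12>0$.

**Definition (ramification of a conic class).** A conic over $\mathbb C(T)$, $T$ a normal surface, has a class $\alpha\in\mathrm{Br}\,\mathbb C(T)[2]$: the conic $w^2=a\ell^2+d\ell'^2$ has the quaternion class $(a,d)$. Along a prime divisor $\Gamma$ with valuation $v$, its residue is the class of $(-1)^{v(a)v(d)}a^{v(d)}d^{-v(a)}$ in $\mathbb C(\Gamma)^*/\mathbb C(\Gamma)^{*2}$, that is, a double cover of $\Gamma$. The class *ramifies* along $\Gamma$ if the residue is nontrivial. For any normal surface $S'$ with this function field, $\Delta_{S'}$ denotes the reduced sum of the prime divisors of $S'$ along which $\alpha$ ramifies.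

For example, take $\alpha=(x,y)$ on $\mathbb P^2$, with $x,y$ affine coordinates. The residue along $x=0$ is $y$ up to squares, along $y=0$ it is $x$, and along the line at infinity it is $y/x$ (signs are squares). So $\Delta_{\mathbb P^2}$ is a triangle. At each vertex both double covers that pass through it are branched. This illustrates the Artin–Mumford complex (Proc. LMS 25, 1972): on a smooth projective surface, if the double cover attached to a smooth ramification curve $E$ is branched at $p$, then another ramification curve passes through $p$.

## 3. Double covers of $\mathbb P^1\times S$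

Here is the simplest family on which to test the guess. Let $L$ be a divisor on a smooth surface $S$, let $A,B,C\in H^0(S,2L)$, and set
$$Y=\{y^2=Ax_0^2+2Bx_0x_1+Cx_1^2\}\xrightarrow{\ \varrho\ }\mathbb P^1\times S .$$
Over $S$ this is a family of conics in $(x_0:x_1:y)$ with discriminant $B^2-AC\in|4L|$. Over $\mathbb P^1$ it is a family of double covers of $S$. The double cover formula gives
$$K_Y=\varrho^*\bigl(\mathcal O(-1)\boxtimes(K_S+L)\bigr).$$
Suppose $-K_S$ is ample and $L\equiv\lambda(-K_S)$. Then $\tau=4\lambda$, while the fibres over $\mathbb P^1$ are Fano exactly when $\lambda<1$, that is, when $\tau<4$. So the numbers to fear are $3\le\tau<4$.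

On $S=\mathbb P^2$, $L=\mathcal O(k)$, we get $\tau=4k/3$: the values are $\frac43,\frac83,4,\dots$. For $k=1,2$ and general $A,B,C$, the branch divisor $\mathcal B$ is a general member of a base point free ample system on $V=\mathbb P^1\times\mathbb P^2$, so $Y$ is smooth, and $-K_Y=\varrho^*\mathcal O(1,3-k)$ is ample. Also $\rho(Y)=2$. To see this, let $\mathcal B'\subset Y$ be the ramification divisor. As $\mathcal B$ is ample, $Y\setminus\mathcal B'$ is affine of dimension $3$, so $H^2_c(Y\setminus\mathcal B',\mathbb Q)\cong H_4(Y\setminus\mathcal B',\mathbb Q)=0$ and $H^2(Y,\mathbb Q)\to H^2(\mathcal B',\mathbb Q)$ is injective. The covering involution is trivial on $\mathcal B'$, so it is trivial on $H^2(Y,\mathbb Q)$, which therefore equals $H^2(V,\mathbb Q)=\mathbb Q^2$. Hence $Y\to\mathbb P^2$ and $Y\to\mathbb P^1$ are both Mori fibre spaces, and the conic bundle $Y\to\mathbb P^2$ is not rigid. But $\tau\le\frac83<3$. For $k=3$ we have $\tau=4$, the fibres over $\mathbb P^1$ have trivial canonical class, and no second Mori fibre space appears in this way.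

On $S=\mathbb P^1\times\mathbb P^1$, $L=\mathcal O(k,k)$, we get $\tau=2k$: the values are $2,4,\dots$. Again nothing lies in $[3,4)$.

So the guess passes, though by integrality: $\tau=3$ would need $L\equiv-\frac34K_S$, which is $\mathcal O(\frac94)$ on $\mathbb P^2$ and $\mathcal O(\frac32,\frac32)$ on the quadric. Keep the fraction $\frac34$ in mind.

## 4. Rigidity fails at $\tau=3$ and holds above $11/3$

Let $\mathbb F_2$ be the Hirzebruch surface with $(-2)$-curve $\sigma$ and ruling $f$, and let $h=\sigma+2f$, so that $K_{\mathbb F_2}=-2h$.

**Theorem A.** There is a standard conic bundle $X\to S=\mathbb F_2$ with smooth irreducible discriminant $\Delta\in|6h|=|-3K_S|$, hence with $\tau(S,\Delta)=3$, such that $X$ is birational to a Mori fibre space $Y\to\mathbb P^1$ (in del Pezzo surfaces of degree $1$). Hence $X\to S$ is not birationally rigid.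

The explicit $X$ is written in Section 7. So the statement in the problem is false.

**Theorem B.** Let $X\to S$ be a standard conic bundle, $K_S$ not pseudoeffective, $\tau=\tau(S,\Delta)\ge3$.

1. If $S$ is not rational, then $X\to S$ is birationally rigid.
2. If $S$ is rational and $X\to S$ is not birationally rigid, then $X/S$ is square birational to a Mori fibre space $Y/T$ with $T$ a Du Val del Pezzo surface, $\rho(T)=1$, and discriminant $\Delta_T\equiv t(-K_T)$ with $\tau\le t<4$. Moreover either $\tau\le7/2$, or $T=\mathbb P^2$, $\deg\Delta_T=11$ and $\tau\le11/3$.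

In particular $\tau>11/3$ implies rigidity. By Theorem A a uniform bound cannot be lowered to $\tau\ge3$. These arguments do not decide whether non-rigid examples with $3<\tau\le11/3$ exist.

We use three published results besides Theorem 4.12. Corti, *Factoring birational maps of threefolds after Sarkisov* (J. Algebraic Geom. 4, 1995): every birational map between 3-fold Mori fibre spaces is a composition of Sarkisov links of types I–IV. Mori–Prokhorov, *On Q-conic bundles* (Publ. RIMS 44, 2008): the base of a 3-fold Mori conic bundle with terminal total space has only Du Val singularities, of type A. And the Artin–Mumford complex recalled above.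

Recall Theorem 4.12 precisely. Let $k$ be any field, and let $X\to S$ be a Mori fibre space over $k$ with $X$ a smooth projective surface, $S$ a smooth projective curve and generic fibre a conic ($\rho(X/S)=1$ being computed over $k$). Let $\Delta$ be the divisor of closed points with singular fibre. If $\deg(3K_S+\Delta)\ge0$, then $X\to S$ is birationally rigid, all Mori fibre spaces and birational maps being taken over $k$.

The natural attack on the guess is to factor a birational map into links and apply Theorem 4.12 on the generic fibre whenever a link lives over a curve. We carry it out in Sections 5 and 6.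

## 5. The discriminant as ramification, and its behavior under blow-up

Let $Y\to T$ be a Mori fibre space with $Y$ a terminal 3-fold and $\dim T=2$. Terminal 3-folds have finitely many singular points, so the generic fibre is a smooth curve with ample anticanonical class, a conic. Let $\alpha$ be its class. The surface $T$ is Du Val by Mori–Prokhorov, in particular $\mathbb Q$-factorial.

**Step 1. The codimension-one discriminant of $Y/T$ is $\Delta_T$.** This step makes the discriminant depend only on $\alpha$ and on valuations, so that it can be compared on different models. Away from finitely many points of $T$, both $Y$ and $T$ are smooth and the fibres are one-dimensional; since $-K_Y$ is relatively ample, $Y\to T$ is there a family of plane conics (a standard fact). Where it is smooth, $\alpha$ is unramified.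

Let $\Gamma$ be a curve of singular fibres and let $t$ be an equation of $\Gamma$ at its generic point. The form has rank $2$ at the generic point of $\Gamma$: if the rank were $1$, $Y$ would be $w^2+t\,q=0$ there, which is singular where $w=t=q=0$, over every general point of $\Gamma$, contradicting the finiteness of $\mathrm{Sing}\,Y$. So $Y$ is $w^2=a\ell^2+d\ell'^2$ with $a$ a unit and $v_\Gamma(d)\ge1$. Smoothness of $Y$ at $w=\ell=0$ forces $v_\Gamma(d)=1$. The residue of $\alpha=(a,d)$ is $a|_\Gamma$: the double cover of $\Gamma$ by the two lines $w=\pm\sqrt a\,\ell$.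

This residue is nontrivial. Otherwise the part of $\varphi^{-1}(\Gamma)$ dominating $\Gamma$ is $D_1\cup D_2$, where a general fibre over $\Gamma$ is $\ell_1\cup\ell_2$ with $\ell_i\subset D_i$. Near this fibre $\varphi^*\Gamma=D_1+D_2$, so $(D_1+D_2)\cdot\ell_1=0$, while $D_2\cdot\ell_1=D_1\cdot\ell_2=1$. Hence $D_1\cdot\ell_1=-1<0<D_1\cdot\ell_2$. Since $\rho(Y/T)=1$, the curves $\ell_1,\ell_2$ are positively proportional, a contradiction.

**Step 2. For standard $X/S$ the curve $\Delta$ has only nodes.** We need multiplicities at most $2$ in order to blow up. Let $p\in\Delta$.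

If the form has rank $2$ at $p$, diagonalize: $X$ is $w^2=u\ell^2+\delta\ell'^2$ with $u$ a unit and $\delta$ an equation of $\Delta$. At $w=\ell=0$, $\ell'=1$, the differential of the equation is $-d\delta$ up to sign, so smoothness of $X$ gives $d\delta\ne0$.

If the rank is $1$, write $X$ as $w^2=ax^2+2bxy+cy^2$ with $a,b,c$ vanishing at $p$. Let $a_1,b_1,c_1$ be their linear parts. Smoothness of $X$ at $w=0$ over $p$ says that $a_1x^2+2b_1xy+c_1y^2\ne0$ for each $(x:y)$. In other words, the binary quadratic forms $a_1(\xi)x^2+2b_1(\xi)xy+c_1(\xi)y^2$, with $\xi\in T_pS$, have no common zero. A single binary form has a zero, so these forms span a 2-dimensional space: a line in the $\mathbb P^2$ of binary forms. The squares form the conic $b^2=ac$, whose tangent line at $m^2$ is $\{m\,m'\}$, with common zero $m=0$. So our line is not tangent, and $b_1^2-a_1c_1$ is a nondegenerate quadratic form on $T_pS$: $\Delta$ has a node at $p$. Rank $0$ does not occur.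

**Step 3. Pseudoeffectivity passes to other models.** The purpose is to transport $\tau$. We claim, for $X/S$ as in Theorem B and $2\le s\le\tau$:
$$\begin{aligned}&sK_{S'}+\Delta_{S'}\ \text{is pseudoeffective for every smooth projective }S'\text{ with a birational morphism }S'\to S,\\ &sK_T+\Delta_T\ \text{is pseudoeffective for every }\mathbb Q\text{-factorial normal projective surface }T\text{ birational to }S,\end{aligned}\tag{2}$$
where $\alpha$ is the class of $X/S$.

On $S$ itself, $\Delta_S=\Delta$ by Step 1, and $sK_S+\Delta=\frac s\tau(\tau K_S+\Delta)+(1-\frac s\tau)\Delta$ is pseudoeffective. The map $S'\to S$ is a composition of point blow-ups. Since $X\to S$ is smooth over $S\setminus\Delta$, ramification curves on any blow-up lie in the preimage of $\Delta$. The reduced preimage of a nodal curve under a point blow-up is nodal: branches through the center are separated and meet the exceptional curve transversally at distinct points. So at every stage the ramification curve has multiplicity $m\le2$ at the next center. Blowing up, $p\colon S_2\to S_1$ with exceptional curve $E$, we have $\Delta_{S_2}=p^*\Delta_{S_1}-mE+\epsilon E$,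 where $\epsilon\in\{0,1\}$ records whether $\alpha$ ramifies along $E$. Therefore
$$sK_{S_2}+\Delta_{S_2}=p^*(sK_{S_1}+\Delta_{S_1})+(s-m+\epsilon)E,\qquad s-m+\epsilon\ge0 .$$
This proves the first line by induction. For the second, take a smooth $S'$ with birational morphisms to $S$ and $q\colon S'\to T$. Ramification depends only on valuations, so $q_*\Delta_{S'}=\Delta_T$ and $q_*(sK_{S'}+\Delta_{S'})=sK_T+\Delta_T$. Push-forward respects numerical classes ($q_*D\cdot C=D\cdot q^*C$) and effectivity, hence pseudoeffectivity.

## 6. Links over surfaces and over curves

Call $Y/T$ *equivalent* to $X/S$ if there is a square birational map $X\dashrightarrow Y$. This is an equivalence relation. Rigidity of $X/S$ means that every Mori fibre space birational to $X$ is equivalent to it: given $f\colon X\dashrightarrow X'$ and a square $g\colon X\dashrightarrow X'$, take $\alpha=f^{-1}g$, so that $f\alpha=g$; the converse is clear.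

Recall the links $\chi\colon Y/T\dashrightarrow Y'/T'$. All 3-folds are projective, $\mathbb Q$-factorial and terminal; *small* means an isomorphism in codimension one; everything commutes with maps to a base $U$.

- Type I: a divisorial contraction $Z\to Y$, a small map $Z\dashrightarrow Y'$, and $T'\to T=U$ with $\rho(T'/T)=1$.
- Type II: divisorial contractions $Z\to Y$ and $Z'\to Y'$, a small map $Z\dashrightarrow Z'$, and $T=T'=U$.
- Type III: a small map $Y\dashrightarrow Z'$, a divisorial contraction $Z'\to Y'$, and $T\to T'=U$ with $\rho(T/T')=1$ (the inverse of type I).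
- Type IV: a small map $Y\dashrightarrow Y'$, and $T\to U\leftarrow T'$ with $\rho(T/U)=\rho(T'/U)=1$.

Divisorial contractions here are $K$-negative and extremal.

**Step 4. Isolate one bad link.** Suppose $X/S$ is as in Theorem B and not rigid. Some Mori fibre space birational to $X$ is not equivalent to $X/S$; factor a birational map to it by Corti's theorem and take the first link that leaves the equivalence class. This is a link $\chi\colon Y/T\dashrightarrow Y'/T'$ with $Y/T$ equivalent to $X/S$, so $\dim T=2$ and $Y/T$ has the class $\alpha$, and with $Y'/T'$ not equivalent to $X/S$.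

**Step 5. $\dim U\ne2$.** If $\dim U=2$, then $T'$ is also a surface, as $\dim U\le\dim T'<3$, and $T\to U$, $T'\to U$ have connected fibres, so both are birational. The generic fibres of $Y$ and $Y'$ over $\mathbb C(U)$ are birational smooth projective curves, hence isomorphic, and $\chi$ is square, a contradiction. In particular types I and II do not occur, since there $U=T$.

**Step 6. $\dim U\ne1$.** Here the surface theorem does the work. Suppose $\dim U=1$ and let $K=\mathbb C(U)$. As $\mathrm{Sing}\,Y$ is finite, the generic fibre $Y_K$ of $Y\to U$ is a smooth projective surface, and $T_K$ is a smooth projective curve. By (1), and because $\mathrm{Cl}(Y)$ surjects onto $\mathrm{Pic}(Y_K)$ (take closures), $\mathrm{Pic}(Y_K)_{\mathbb Q}=\mathbb QK_{Y_K}+\varphi^*\mathrm{Pic}(T_K)_{\mathbb Q}$. So $\rho(Y_K/T_K)=1$, and $Y_K\to T_K$ is a surface conic bundle over $K$. The closed points of its discriminant $\Delta_K$ are the components of $\Delta_T$ dominating $U$. Let $F$ be a general fibre of $T\to U$, a nef class. By (2) with $s=3$ (this is where $\tau\ge3$ enters),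
$$\deg(3K_{T_K}+\Delta_K)=(3K_T+\Delta_T)\cdot F\ge0 .$$
By Theorem 4.12, $Y_K/T_K$ is birationally rigid over $K$. On the other side $Y'_K\to T'_K$ is a Mori fibre space over $K$: $Y'_K$ is smooth, the anticanonical class is relatively ample, and the relative Picard number is $1$ by (1) again. In type III, $T'_K=\mathrm{Spec}\,K$; in type IV, $T'\to U$ has $\rho(T'/U)=1$, so $\dim T'=2$ and $T'_K$ is a curve. As $\chi$ commutes with the maps to $U$, it is a $K$-birational map $Y_K\dashrightarrow Y'_K$. Rigidity gives $\beta\in\mathrm{Bir}_K(Y_K)$ with $\chi\circ\beta$ square over $K$. (If $T'_K=\mathrm{Spec}\,K$, this is already absurd.) Then $\chi\circ\beta\colon Y\dashrightarrow Y'$ is square over $\mathbb C$, so $Y'/T'$ is equivalent to $X/S$, a contradiction.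

**Step 7. What a link over a point looks like.** So $U$ is a point and the link is of type III or IV. Then $\rho(T)=\rho(T/U)=1$ and $\rho(Y)=2$. Let $\pi\colon T^\sim\to T$ be the minimal resolution of the Du Val surface $T$. Then $K_{T^\sim}=\pi^*K_T$, and the exceptional curves are rational curves with self-intersection $-2$.

**Step 8. Proof of Theorem B (1).** Let $S$ be irrational. As $K_S$ is not pseudoeffective, $S$ is birationally ruled (otherwise its minimal model has nef canonical class and $K_S$ is pseudoeffective). So $T^\sim$ is ruled over a curve $B$ of genus at least $1$, with a morphism $T^\sim\to B$. The $\pi$-exceptional curves are rational, so they are contracted by it, and it factors through the normal surface $T$. But a surjection $T\to B$ gives a nonzero nef class on $T$ that is not ample, so $\rho(T)\ge2$, a contradiction. $\square$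

**Step 9. The rational case.** From now on $S$ is rational. Then $T^\sim$ is rational, so $K_{T^\sim}=\pi^*K_T$ is not pseudoeffective. As $\rho(T)=1$, $K_T$ is a multiple of an ample class, and the multiple must be negative: $-K_T$ is ample, and $T$ is a Du Val del Pezzo surface. Write $\Delta_T\equiv t(-K_T)$. By (2), $\tau K_T+\Delta_T\equiv(t-\tau)(-K_T)$ is pseudoeffective, so
$$t\ge\tau .\tag{3}$$

This is the point where the attack stops. On $T$ with $\rho(T)=1$ there is no fibration, so no curve over whose function field Theorem 4.12 could be applied. A counterexample must come from a conic bundle over a Du Val del Pezzo surface of Picard number one.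

## 7. A divisor class $-\frac34K$ on the quadric cone

Go back to the double covers of Section 3, where $\tau=3$ needs $L\equiv-\frac34K$. Besides $\mathbb P^2$, a Du Val del Pezzo surface with $\rho=1$ is the quadric cone $P=\mathbb P(1,1,2)$, with $K_P=\mathcal O_P(-4)$. There $-\frac34K_P$ is $\mathcal O_P(3)$: a Weil divisor class, not Cartier at the vertex, but present. So take forms $A,B,C$ of degree $6$ and
$$y^2=Ax_0^2+2Bx_0x_1+Cx_1^2 .$$
The discriminant has degree $12$, that is $-3K_P$, and the fibres over $\mathbb P^1$ are sextics in $\mathbb P(1,1,2,3)$: del Pezzo surfaces of degree $1$.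

There is one obstacle: the base must be smooth and the conic bundle standard. Resolving the cone gives $\mathbb F_2$ and turns $A,B,C$ into sections of $3h=3\sigma+6f$, which is not divisible by $2$; there is no line bundle in which $y$ can live. The way past it is to choose the coordinate $x_0$ so that $A$ vanishes at the vertex. Then $A=s\,a$ on $\mathbb F_2$, with $s$ the equation of $\sigma$, and moving the factor $s$ from the coefficient of $x_0^2$ to that of $x_1^2$ repairs the parity:
$$a\in|2\sigma+6f|,\qquad b\in|3\sigma+6f|,\qquad sc\in|4\sigma+6f| ,$$
in which the outer classes are even. This is the construction.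

**Notation.** Let $S=\mathbb F_2$, with $h^2=2$, $h\cdot\sigma=0$, $h\cdot f=1$, $\sigma^2=-2$. Use the coordinates $u_0,u_1$ (class $f$), $s$ (class $\sigma$), $v$ (class $h=\sigma+2f$), where neither $u_0=u_1=0$ nor $s=v=0$ is allowed. Then $H^0(h)=\langle v,su_0^2,su_0u_1,su_1^2\rangle$ is base point free, and it defines the contraction $\pi_P\colon S\to P$ of $\sigma$ to the vertex $o=(0:0:1)$, with $\pi_P^*\mathcal O_P(2)=\mathcal O(h)$ and $\mathcal O_P(1)|_{P\setminus o}=\mathcal O_S(f)|_{S\setminus\sigma}$. Counting monomials,
$$H^0(3h)=\Bigl\{\textstyle\sum_{j=0}^3 s^jv^{3-j}F_{2j}(u)\Bigr\}=\mathbb C[u_0,u_1,v]_6,\qquad H^0(2\sigma+6f)=\{v^2a_2+sv\,a_4+s^2a_6\},$$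
with $F_{2j},a_i$ binary forms in $u$ of the indicated degree; the form $\sum_jv^{3-j}F_{2j}(u)$ is obtained by setting $s=1$. Both systems are base point free, as $2\sigma+6f=2h+2f$.

**Construction.** Choose general $a\in H^0(2\sigma+6f)$ and $b,c\in H^0(3h)$. Since $3h\cdot\sigma=0$, $b|_\sigma$ is a constant, nonzero for general $b$. Three general members of base point free systems on a surface have no common zero, so $a,b,c$ have none. Let $\mathcal E=\mathcal O\oplus\mathcal O(\sigma+3f)\oplus\mathcal O(2\sigma+3f)$, let $p\colon\mathbb P(\mathcal E)\to S$ with $p_*\mathcal O(1)=\mathcal E$, and let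
$$w\in H^0(\mathcal O(1)),\quad z_0\in H^0(\mathcal O(1)\otimes p^*\mathcal O(-\sigma-3f)),\quad z_1\in H^0(\mathcal O(1)\otimes p^*\mathcal O(-2\sigma-3f))$$
be the fibre coordinates. Put
$$X=\{w^2=az_0^2+2bz_0z_1+sc\,z_1^2\}\in|\mathcal O(2)|,\qquad\varphi=p|_X\colon X\to S .$$

## 8. Proof of Theorem A

**Step A1. $X$ is smooth and its fibres are plane conics.** The coefficient of $w^2$ is a nonzero constant, so all fibres are plane conics. They are connected, so $X$ is connected. On $X$ we never have $z_0=z_1=0$, which would force $w=0$. So $X$ is the double cover of the $\mathbb P^1$-bundle $R=\{(z_0:z_1)\}$ over $S$ branched along $D=\{az_0^2+2bz_0z_1+scz_1^2=0\}$, and it suffices that $D$ is smooth. As $a,b,c$ vary, the divisors $D$ form a linear system. At a point with $z_0\ne0$ the term $az_0^2$ shows that it is not a base point; at a point with $z_0=0$, $s\ne0$, the term $scz_1^2$ does. So the base locus lies in $\{z_0=0\}\cap\{s=0\}$, and $D$ is smooth elsewhere by Bertini. Along $z_0=s=0$ put $z_1=1$: the $z_0$-derivative at $z_0=0$ is $2b\ne0$ on $\sigma$. So $D$ and $X$ are smooth, and $X$, being connected, is irreducible.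

**Step A2. The discriminant is smooth and irreducible.** It is $\Delta=\{b^2-sac=0\}\in|6h|$. On $\sigma$ the equation is $b^2\ne0$, so $\Delta\cap\sigma=\emptyset$. The triple $(a,b,sc)$ vanishes nowhere: on $\sigma$, $b\ne0$; off $\sigma$, $s\neq 0$ and $a,b,c$ have no common zero. So over $\Delta$ the ternary form has rank exactly $2$. As in the first case of Step 2, $X$ is locally $w^2=u\ell^2+\delta\ell'^2$ with $u$ a unit and $\delta$ an equation of $\Delta$, and smoothness of $X$ at $w=\ell=0$ forces $d\delta\ne0$. Thus $\Delta$ is smooth. Since $6h$ is nef and big, $H^1(S,\mathcal O_S(-\Delta))=0$ by Kawamata–Viehweg, so $H^0(\mathcal O_S)\to H^0(\mathcal O_\Delta)$ is onto and $\Delta$ is connected. A smooth connected curve is irreducible.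

**Step A3. $\varphi^{-1}(\Delta)$ is irreducible.** This is what will give $\rho(X/S)=1$. Suppose it is reducible. Its components are surfaces and the fibres are one-dimensional, so each component dominates $\Delta$; hence there are two, each containing one line of a general fibre over $\Delta$. The section $a$ is not identically zero on $\Delta$: otherwise $2\sigma+6f-6h=-4\sigma-6f$ would be effective, but its product with the nef class $f$ is $-4$. On $\Delta$ we have $b^2=a\cdot sc$, so where $a\ne0$ the fibre is
$$w^2=a\ell^2,\qquad\ell=z_0+\tfrac ba z_1 .$$
On one component, $r=w/\ell$ is constant on the general line, so it is a rational section over $\Delta$ of $\mathcal O_\Delta(\sigma+3f)$ (compare the twists of $w$ and $z_0$), with $r^2=a|_\Delta$. As $r^2$ is regular and $\Delta$ is normal, $r$ is regular.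

Now lift to $S$. Consider $sr\in H^0(\Delta,\mathcal O_\Delta(2\sigma+3f))$. The obstruction to lifting lies in
$$H^1(S,2\sigma+3f-6h)=H^1(S,-(4h+f))=0,$$
by Kawamata–Viehweg, because $4h+f$ is nef with square $40>0$. So $sr$ lifts to $\rho\in H^0(S,2\sigma+3f)$. The section $\rho^2-s^2a\in H^0(4\sigma+6f)$ vanishes on $\Delta$, and $4\sigma+6f-6h=-2\sigma-6f$ is not effective (its product with $f$ is $-2$), so $\rho^2=s^2a$. As $\sigma$ is prime, $s$ divides $\rho$, and $a=(\rho/s)^2$. But a general member of the base point free system $|2\sigma+6f|$ is smooth and nonempty, hence reduced, so $a$ is not a square. This is a contradiction.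

**Step A4. $\rho(X/S)=1$ and $\tau=3$.** Let $\Gamma\subset S$ be an irreducible curve. If $\Gamma\ne\Delta$, the general fibre over $\Gamma$ is a smooth conic and every component of $\varphi^{-1}(\Gamma)$ dominates $\Gamma$, so $\varphi^{-1}(\Gamma)$ is irreducible; for $\Gamma=\Delta$ this is A3. Also $\varphi^*\Gamma$ is reduced, because $\varphi$ is smooth away from the points $w=\ell=0$ over $\Delta$. A prime divisor of $X$ not dominating $S$ maps to a curve, so it equals some $\varphi^*\Gamma$. Therefore the kernel of $\mathrm{Pic}\,X\to\mathrm{Pic}(X_\eta)\cong\mathbb Z$ is $\varphi^*\mathrm{Pic}\,S$, of rank $2$. The class $K_X$ has nonzero degree on $X_\eta$, so $\mathrm{rk}\,\mathrm{Pic}\,X=3$. No class is lost numerically: if $\varphi^*G+mK_X\equiv0$, then $m=0$ by intersecting with a fibre, and then $G\equiv0$. So $\rho(X/S)=1$, and $X\to S$ is a standard conic bundle. By adjunction $-K_X$ is $\mathcal O(1)$ on each plane conic, so it is also a Mori fibre space. Finally $K_S=-2h$ is not pseudoeffective, and $s'K_S+\Delta\equiv2(3-s')h$, with $h$ nef and nonzero, is pseudoeffective iff $s'\le3$. So $\tau=3$.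

**Step A5. The second fibration.** Put $A=sa$, $B=b$, $C=c$, read as forms of degree $6$ in $u_0,u_1,v$. Then $A(o)=0$ and $\beta:=B(0,0,1)\ne0$; put $\gamma:=C(0,0,1)$. Let $W$ be the quotient of $(\mathbb C^2\setminus0)\times(\mathbb C^4\setminus0)\ni(x_0,x_1;u_0,u_1,v,y)$ by $(\mathbb C^*)^2$ acting by
$$(\lambda x_0,\lambda x_1;\ \mu u_0,\mu u_1,\mu^2v,\lambda\mu^3y),$$
a $\mathbb P(1,1,2,3)$-bundle over $\mathbb P^1$, and let
$$Y=\{y^2=Ax_0^2+2Bx_0x_1+Cx_1^2\}\subset W .$$
Both sides have weight $\lambda^2\mu^6$. On $Y$ we have $(u_0,u_1,v)\ne0$, since otherwise $y=0$ too. So $(x;u,v)$ defines a morphism $\varrho\colon Y\to\mathbb P^1\times P$, which is proper with finite fibres, a finite double cover; in particular $Y$ is projective. Let $\varphi_Y\colon Y\to P$ and $\psi\colon Y\to\mathbb P^1$ be the projections.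

*(i) $Y\setminus\varphi_Y^{-1}(o)\cong X\setminus\varphi^{-1}(\sigma)$.* This is the birational map. On $S\setminus\sigma=P\setminus o$ the section $s$ trivializes $\mathcal O(\sigma)$; normalize $s=1$. Then $X$ becomes $\{w^2=Az_0^2+2Bz_0z_1+Cz_1^2\}$ in $\mathbb P(\mathcal O\oplus\mathcal O(3f)\oplus\mathcal O(3f))$. The remaining scalings are $\mu$ on $(u_0,u_1,v)$ with weights $(1,1,2)$ and the fibre scaling $\lambda$, under which $z_0,z_1$ have weight $\lambda$ and $w$ has weight $\lambda\mu^3$. With $(x_0,x_1,y)=(z_0,z_1,w)$ this is exactly $Y$ over $P\setminus o$ (recall $(z_0,z_1)\ne0$ on $X$). All components of the hypersurface $Y$ in $W$ have dimension $3$ and $\dim\varphi_Y^{-1}(o)=1$, so $Y$ is irreducible.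

*(ii) Singularities of $Y$.* By (i), $Y$ is smooth off $\varphi_Y^{-1}(o)$. Near $\varphi_Y^{-1}(o)$ put $v=1$ and set one of $x_0,x_1$ equal to $1$, writing $x$ for the other. The residual group is $\mu=\pm1$, acting by $(u_0,u_1,y)\mapsto-(u_0,u_1,y)$. At $u=0$ the equation is
$$y^2=x_1(2\beta x_0+\gamma x_1),$$
and the right side has two distinct zeros on $\mathbb P^1$, as $\beta\ne0$. At a point with $y\ne0$ the cover is smooth (the $y$-derivative is $2y$) and the action is free. At a point with $y=0$ we are at one of the two simple zeros, so the $x$-derivative of the right side is nonzero; the cover is smooth with local coordinates $(u_0,u_1,y)$, and $Y$ has a point $\frac12(1,1,1)$. So $Y$ is smooth except for two points $\frac12(1,1,1)$: it is normal, terminal and $\mathbb Q$-factorial.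

*(iii) $\rho(Y)=2$ and $\rho(Y/\mathbb P^1)=1$.* As $\varphi_Y^{-1}(o)$ has codimension $2$, and $\varphi^*\sigma$ is prime by A4,
$$\mathrm{Cl}(Y)=\mathrm{Pic}(X\setminus\varphi^{-1}(\sigma))=\mathrm{Pic}(X)/\langle\varphi^*\sigma\rangle,$$
of rank $3-1=2$. So $\rho(Y)\le2$. The pull-backs of ample classes from $\mathbb P^1$ and $P$ are independent, since the first is trivial on fibres of $\psi$ and the second is not. So $\rho(Y)=2$, and $\rho(Y/\mathbb P^1)=1$ for the same reason.

*(iv) $-K_Y$ is ample.* Off $\varphi_Y^{-1}(o)$, $\varrho$ is a double cover branched along a divisor of bidegree $(2,6)$, smooth by A1 (it is $D$ over $S\setminus\sigma$). Hence $K_Y\sim_{\mathbb Q}\varrho^*\mathcal O(-2+1,-4+3)=\varrho^*\mathcal O(-1,-1)$, and $\varrho$ is finite.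

*(v) $\psi$ has connected fibres.* The fibre over $x$ is $\{y^2=q_x\}$, with $q_x$ of degree $6$ on the irreducible surface $P$. It is a Cartier divisor in $Y$, so its components are surfaces, each finite over $P$, hence onto $P$. There are at most two, and if there are two they meet over $\{q_x=0\}\ne\emptyset$, where $\varrho$ has one preimage. So the fibre is connected.

Hence $\psi\colon Y\to\mathbb P^1$ is a Mori fibre space. The general fibre avoids the two singular points, is smooth by generic smoothness, has anticanonical class $\mathcal O(1)$ by (iv), and has degree $2\cdot\frac12=1$: it is a del Pezzo surface of degree $1$.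

**Step A6. Not rigid.** Let $g\colon X\dashrightarrow Y$ be the map of (i). For no birational self-map $\alpha$ of $X$ is $g\circ\alpha$ square for $Y\to\mathbb P^1$, because there is no birational map $S\dashrightarrow\mathbb P^1$: $\dim S=2$. So $X\to S$ is not birationally rigid, although $\tau=3$. $\square$

## 9. Links over a point make $4K_T+\Delta_T$ anti-ample

We return to Step 9: $S$ is rational, $\chi\colon Y/T\dashrightarrow Y'/T'$ is a link over a point of type III or IV, $\rho(T)=1$, $\rho(Y)=2$. In Section 3 the condition for a second fibration was $\tau<4$. We now show that $t<4$ is forced in general, by exploiting the second contraction.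

**Step 10. The second contraction.** In both types there are a small map $Y\dashrightarrow Z'$, with $Z'$ terminal and $\mathbb Q$-factorial, and a $K_{Z'}$-negative extremal contraction $g\colon Z'\to V'$ with $\rho(V')=1$. In type III, $g$ is the divisorial contraction to $V'=Y'$, and $\rho(Y')=1$ because $T'$ is a point. In type IV, $Z'=Y'$, $V'=T'$ and $\rho(T')=\rho(T'/U)=1$; in particular $V'$ is not a point. So $\rho(Z')=\rho(V')+1=2$.

We may identify $N^1(Y)=N^1(Z')$, taking real coefficients. A small map identifies $\mathrm{Cl}(Y)_{\mathbb Q}$ with $\mathrm{Cl}(Z')_{\mathbb Q}$. By (1), $\mathrm{Cl}(Y)_{\mathbb Q}=\mathbb QK_Y+\varphi^*\mathrm{Pic}(T)_{\mathbb Q}$, and $\mathrm{Pic}(T)_{\mathbb Q}$ has rank $1$ because $T^\sim$ is rational and $\rho(T)=1$; so $\mathrm{Cl}_{\mathbb Q}$ has rank $2$, equal to $\rho(Y)$ and to $\rho(Z')$. Note that $K_Y$ corresponds to $K_{Z'}$.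

Put $P=\varphi^*A_T$ and $P'=g^*A_{V'}$ with $A_T,A_{V'}$ very ample ($P$ now denotes this class; the cone of Section 7 does not occur here). A base point free system stays free of fixed components under a small map, so $P'$ is mobile on $Y$ and $P$ is mobile on $Z'$.

**Step 11. $P$ and $P'$ are independent.** They will be the basis in which we expand $-K_Y$. Let $c$ be a general conic of $Y/T$. Effective divisors are nonnegative on $c$, and $P\cdot c=0$. Suppose $P,P'$ are dependent. Both are nonzero and effective, so $P'\in\mathbb R_{>0}P$. Ample classes of $Y$ and of $Z'$ have effective multiples, so $\mathrm{Nef}(Y)$ and $\mathrm{Nef}(Z')$ are two-dimensional cones in the half plane $\{\,\cdot\,c\ge0\}$ of $N^1(Y)$, whose boundary line is $\mathbb RP$. The classes $P$ on $Y$ and $P'$ on $Z'$ are nef and not ample, so both cones have the ray $\mathbb R_{\ge0}P$ as an edge, and they lie on the same side of it. So their interiors meet: some divisor is ample on both $Y$ and $Z'$, and the small map $Y\dashrightarrow Z'$ is an isomorphism (both are Proj of the same section ring). Then $\varphi$ and $g$ contract the same curves, those of degree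 $0$ against $P$, so they are the same contraction. Hence $g$ is not divisorial, the link is of type IV, and $\chi$ is square, contradicting that $Y'/T'$ is not equivalent to $X/S$.

**Step 12. $-K_Y\equiv xP+yP'$ with rational $x,y>0$.** The classes $P,P'$ form a basis of the rational classes, so $x,y\in\mathbb Q$ exist. Intersect with $c$: $2=y\,P'\cdot c$ and $P'\cdot c\ge0$, so $y>0$. Next let $c'\subset Z'$ be a general curve contracted by $g$, from a family covering $Z'$ if $g$ is a fibration, or covering the exceptional divisor if $g$ is divisorial. The mobile system of $P$ on $Z'$ has base locus of dimension at most $1$, so a general $c'$ is not in it, and $P\cdot c'\ge0$. As $P'\cdot c'=0$ and $-K_{Z'}\cdot c'>0$, we get $x\,P\cdot c'>0$, so $x>0$.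

**Step 13. The square of $K_Y$ over a curve.** Let $C\subset T$ be a general curve in a very ample system. We claim
$$K_Y^2\cdot\varphi^*C=-(4K_T+\Delta_T)\cdot C .\tag{4}$$
General $C$ is smooth, avoids the finitely many points of $T$ that are singular, or lie under $\mathrm{Sing}\,Y$, or have a two-dimensional or nonreduced fibre, or are singular on $\Delta_T$, and it meets $\Delta_T$ transversally. By Bertini, $Y_C=\varphi^{-1}(C)$ is a smooth conic bundle over $C$, with $\Delta_T\cdot C$ singular fibres, each a pair of lines (Step 1). Contracting one line in each gives a $\mathbb P^1$-bundle, so $K_{Y_C}^2=8(1-g(C))-\Delta_T\cdot C$. Let $F$ be a fibre. Adjunction gives $K_Y|_{Y_C}\equiv K_{Y_C}-(C^2)F$, with $K_{Y_C}\cdot F=-2$ and $F^2=0$, so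
$$K_Y^2\cdot\varphi^*C=8(1-g(C))-\Delta_T\cdot C+4C^2 .$$
Substituting $2g(C)-2=C^2+K_T\cdot C$ gives $-4C^2-4K_T\cdot C-\Delta_T\cdot C+4C^2$, which is (4).

**Step 14. $t<4$.** Put $A=\frac x2A_T$ and $M=-K_Y-\varphi^*A\equiv\frac x2P+yP'$. We spend only half of the positive part $xP$; the other half keeps $M$ a positive combination of $P$ and $P'$. Since $P$ is base point free and $P'$ mobile, general members share no components, and $P^2$, $P\cdot P'$, $P'^2$ are represented by effective $1$-cycles. As $\varphi^*C$ is nef, $M^2\cdot\varphi^*C\ge0$. Expand $M^2=K_Y^2+2K_Y\cdot\varphi^*A+(\varphi^*A)^2$. Here $(\varphi^*A)^2\cdot\varphi^*C=0$, and $\varphi^*A\cdot\varphi^*C\equiv(A\cdot C)\,c$, so $K_Y\cdot\varphi^*A\cdot\varphi^*C=-2A\cdot C$. With (4),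
$$0\le M^2\cdot\varphi^*C=-(4K_T+\Delta_T)\cdot C-4A\cdot C .$$
So $-(4K_T+\Delta_T)\cdot C\ge4A\cdot C>0$. The left side is $(4-t)(-K_T\cdot C)$ with $-K_T$ ample, hence
$$t<4 .\tag{5}$$

By (3) and (5), $\tau\le t<4$, and $Y/T$ is square birational to $X/S$. This is the first assertion of Theorem B (2).

## 10. Integrality on the minimal resolution, and the bounds $7/2$ and $11/3$

The number $t$ is only rational. On $T^\sim$, intersection numbers are integers, and a strict inequality $<8$ becomes $\le7$.

**Step 15. Compare $\Delta_{T^\sim}$ with $\pi^*\Delta_T$.** Write $\Delta^\sim=\Delta_{T^\sim}$. Then $\pi_*\Delta^\sim=\Delta_T$, and by (2) the class $\tau K_{T^\sim}+\Delta^\sim$ is pseudoeffective. We claim $\Delta^\sim\cdot E\ge0$ for every $\pi$-exceptional curve $E$. This is clear if $E\not\subset\Delta^\sim$. If $E\subset\Delta^\sim$, the residue of $\alpha$ along $E\cong\mathbb P^1$ is a nontrivial double cover, and such a cover of $\mathbb P^1$ is branched in at least two points. By the Artin–Mumford complex, another ramification curve passes through each of them. So $(\Delta^\sim-E)\cdot E\ge2$ and $\Delta^\sim\cdot E\ge2+E^2=0$.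

Write $\Delta^\sim=\pi^*\Delta_T-\sum c_iE_i$ with $E_i$ exceptional. Then $-\sum c_iE_i$ has nonnegative intersection with every exceptional curve, because $\pi^*\Delta_T\cdot E_j=0$. The negativity lemma gives $c_i\ge0$ for all $i$.

**Step 16. $T^\sim\cong\mathbb P^2$.** There are no curves to contract, so $T=\mathbb P^2$ and $\deg\Delta_T=3t<12$, so $\deg\Delta_T\le11$. By (3), $\tau\le t=\frac13\deg\Delta_T$. If $\deg\Delta_T\le10$, then $\tau\le\frac{10}3<\frac72$. If $\deg\Delta_T=11$, then $\tau\le\frac{11}3$.

**Step 17. $T^\sim\not\cong\mathbb P^2$.** A smooth rational surface other than $\mathbb P^2$ has a birational morphism to some $\mathbb F_e$, hence a morphism to $\mathbb P^1$ with general fibre $f\cong\mathbb P^1$, where $f$ is nef and $-K_{T^\sim}\cdot f=2$. Intersect: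
$$2\tau\le\Delta^\sim\cdot f\le\pi^*\Delta_T\cdot f=t\,(-K_{T^\sim}\cdot f)=2t<8 .$$
The first inequality holds because $\tau K_{T^\sim}+\Delta^\sim$ is pseudoeffective and $f$ is nef. The second holds because $c_i\ge0$ and $E_i\cdot f\ge0$. The equality uses $\Delta_T\equiv t(-K_T)$ and $\pi^*K_T=K_{T^\sim}$, and the last inequality is (5). Since $\Delta^\sim\cdot f$ is an integer, it is at most $7$, and $\tau\le\frac72$.

This proves Theorem B (2). If $\tau>\frac{11}3$, then neither alternative of (2) is possible, so $X\to S$ is rigid when $S$ is rational; when $S$ is irrational, it is rigid by (1). $\square$
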